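# The relaxed area of a graph and the monotonicity of its defect

## 1. The vortex on a disk

Let $\mathbf D_\rho=\{x\in\mathbf R^2:|x|<\rho\}$ and $w(x)=x/|x|$, a map from $\mathbf D_\rho$ to $\mathbf R^2$. A $C^1$ map $u:A\to\mathbf R^2$ on an open set $A\subset\mathbf R^2$ has a two-dimensional graph in $\mathbf R^4$, of area
$$F(u,A)=\int_A\sqrt{1+|\nabla u|^2+(\det\nabla u)^2}\,dx .$$
The vortex $w$ is not continuous at the origin. We give it an area by approximation: $\overline F(w,A)$ is the smallest value of $\liminf_h F(u_h,A)$ over all sequences of $C^1$ maps $u_h$ on $A$ with $u_h\to w$ in $L^1(A)$. If this value is finite, a diagonal argument gives a sequence with $F(u_h,A)\to\overline F(w,A)$. Locally Lipschitz competitors of finite area are also allowed, because Lemma 4 below smooths them at no cost in the limit.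

Away from the origin $|\nabla w|=1/|x|$ and $\det\nabla w=0$. So the area that one sees away from the origin is
$$I(\rho)=\int_{\mathbf D_\rho}\sqrt{1+|x|^{-2}}\,dx=\int_0^\rho\sqrt{(2\pi r)^2+(2\pi)^2}\,dr .$$

There are two natural ways to repair $w$ at the origin. The first is to fill: put $u_\varepsilon(x)=x/\varepsilon$ for $|x|<\varepsilon$ and $u_\varepsilon=w$ elsewhere. On $\mathbf D_\varepsilon$ the integrand is $\sqrt{1+2\varepsilon^{-2}+\varepsilon^{-4}}=1+\varepsilon^{-2}$, so $F(u_\varepsilon,\mathbf D_\varepsilon)=\pi\varepsilon^2+\pi$, and $F(u_\varepsilon,\mathbf D_\rho)\to I(\rho)+\pi$.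

The second is to cut along a radius. For $\alpha\in(0,1)$ with $\alpha^2<\rho$ let $\phi_\alpha(\theta)=\theta$ for $0\le\theta\le2\pi-\alpha$ and $\phi_\alpha(\theta)=(2\pi-\alpha)(2\pi-\theta)/\alpha$ for $2\pi-\alpha\le\theta\le2\pi$. This is a continuous $2\pi$-periodic function. Put $u_\alpha=(\cos\Phi,\sin\Phi)$ with $\Phi=\min(1,r/\alpha^2)\,\phi_\alpha(\theta)$ in polar coordinates; this is Lipschitz. Since $|u_\alpha|=1$, we have $\det\nabla u_\alpha=0$, and $|\nabla u_\alpha|=|\nabla\Phi|$. In the sector $2\pi-\alpha<\theta<2\pi$, $r>\alpha^2$, we have $|\nabla\Phi|\le 2\pi/(\alpha r)$, and $\int_0^\rho\frac{2\pi}{\alpha r}\,\alpha r\,dr=2\pi\rho$. For $r<\alpha^2$ we have $|\nabla\Phi|\le 2\pi\alpha^{-2}+2\pi\alpha^{-3}\le4\pi\alpha^{-3}$ on a disk of area $\pi\alpha^4$. Elsewhere $u_\alpha=w$. Using $\sqrt{1+t^2}\le1+t$ in the sector and in the small disk,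
$$F(u_\alpha,\mathbf D_\rho)\le I(\rho)+\big(\tfrac12\alpha\rho^2+2\pi\rho\big)+\big(\pi\alpha^4+4\pi^2\alpha\big)\to I(\rho)+2\pi\rho .$$
As $\alpha\to0$, $u_\alpha\to w$ in $L^1$. Hence $\overline F(w,\mathbf D_\rho)\le I(\rho)+\min\{\pi,2\pi\rho\}$.

The excess over $I(\rho)$ cannot be removed:
$$\overline F(w,\mathbf D_\rho)>I(\rho)\qquad\text{for every }\rho>0. \tag{1}$$
To see this, take $u_h\in C^1$ with $u_h\to w$ in $L^1(\mathbf D_\rho)$ and $F(u_h,\mathbf D_\rho)\to\overline F(w,\mathbf D_\rho)$. By Fubini we may pass to a subsequence with $u_h\to w$ in $L^1(\partial\mathbf D_r)$ for a.e. $r<\rho$. Let $\ell_h(r)=\int_{\partial\mathbf D_r}|\partial_\tau u_h|$ be the length of the closed curve $u_h|_{\partial\mathbf D_r}$. We claim that for a.e. $r$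
$$\liminf_h\ell_h(r)\ge2\pi,\quad\text{and}\quad \liminf_h\ell_h(r)\ge2\pi+1\ \text{ if }\ \sup_{\partial\mathbf D_r}|u_h-w|>\tfrac12\ \text{ for all }h. \tag{2}$$
Pass to a subsequence that realizes the liminf and converges a.e. on $\partial\mathbf D_r$. In the second case let $|u_h(x_h)-w(x_h)|\ge\frac12$ and, after a further passage, $x_h\to x$. Given $\varepsilon>0$, choose points $p_1,\dots,p_N$ of $\partial\mathbf D_r$ in cyclic order, different from $x$, where $u_h$ converges to $w$, so dense that $\sum_i|w(p_{i+1})-w(p_i)|\ge2\pi-\varepsilon$ (cyclically), with $x$ in the open arc from $p_N$ to $p_1$, whose image under $w$ has length at most $\varepsilon$. The inscribed polygon with vertices $u_h(p_i)$ gives the first bound. Inserting the vertex $u_h(x_h)$ between $u_h(p_N)$ and $u_h(p_1)$, we get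
$$\ell_h(r)\ge\sum_{i<N}|u_h(p_{i+1})-u_h(p_i)|+|u_h(x_h)-u_h(p_N)|+|u_h(p_1)-u_h(x_h)| .$$
The sum has limit at least $2\pi-2\varepsilon$, and each of the last two terms is at least $\frac12-\varepsilon-o(1)$, because $|w(x_h)-w(p_1)|,|w(x_h)-w(p_N)|\le\varepsilon$. This proves (2).

Since the norm of an integral is at most the integral of the norm, $\int_{\partial\mathbf D_r}\sqrt{1+|\nabla u_h|^2}\ge\sqrt{(2\pi r)^2+\ell_h(r)^2}$. After passing to a subsequence, one of two cases holds for all $h$.

In the first case there is $r_h\in(0,\rho)$ with $\sup_{\partial\mathbf D_{r_h}}|u_h-w|\le\frac12$. Let $|y|<\frac12$. The segment from $w(x)$ to $u_h(x)$, $|x|=r_h$, avoids $y$, because $1-\frac12-|y|>0$. So $u_h|_{\partial\mathbf D_{r_h}}$ winds once around $y$, and $y\in u_h(\mathbf D_{r_h})$. Thus $\int_{\mathbf D_\rho}|\det\nabla u_h|\ge\pi/4$. Again by the norm inequality, $F(u_h,\mathbf D_\rho)^2\ge\big(\int\sqrt{1+|\nabla u_h|^2}\big)^2+\big(\int|\det\nabla u_h|\big)^2$. By (2) and Fatou $\liminf_h\int\sqrt{1+|\nabla u_h|^2}\ge I(\rho)$,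 so $\lim F(u_h,\mathbf D_\rho)\ge\sqrt{I(\rho)^2+\pi^2/16}>I(\rho)$.

In the second case $\sup_{\partial\mathbf D_r}|u_h-w|>\frac12$ for all $r\in(0,\rho)$. Then (2) and Fatou give $\lim F(u_h,\mathbf D_\rho)\ge\int_0^\rho\sqrt{(2\pi r)^2+(2\pi+1)^2}\,dr>I(\rho)$. This proves (1).

Now cut the disk into two overlapping open pieces, $\mathbf D_\varepsilon$ and $\mathbf D_\rho\setminus\{0\}$. On the second piece $w$ is smooth, so $\overline F(w,\mathbf D_\rho\setminus\{0\})\le I(\rho)$. On the first, the cut gives $\overline F(w,\mathbf D_\varepsilon)\le I(\varepsilon)+2\pi\varepsilon$. The sum of the two bounds tends to $I(\rho)$ as $\varepsilon\to0$. By (1), for small $\varepsilon$,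
$$\overline F(w,\mathbf D_\rho)>\overline F(w,\mathbf D_\varepsilon)+\overline F(w,\mathbf D_\rho\setminus\{0\}) .$$
So $\overline F(w,\cdot)$ is not subadditive. If we may cover the disk by open pieces and approximate on each piece separately, then we pay $I(\rho)$ in total. We cannot pay less: for every open $V\subset\mathbf R^2$ of finite measure
$$\overline F(w,V)\ge\int_V\sqrt{1+|x|^{-2}}\,dx. \tag{3}$$
Indeed, removing the origin from $V$ does not increase the left side, so let $0\notin V$. Put $g=\nabla w/\sqrt{1+|\nabla w|^2}$, a smooth field on $V$, and let $\zeta\in C_c^\infty(V)$, $0\le\zeta\le1$. By Cauchy–Schwarz $\sqrt{1+|\nabla u|^2}\ge(1+\nabla w\cdot\nabla u)/\sqrt{1+|\nabla w|^2}$. Hence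
$$F(u_h,V)\ge\int\frac{\zeta}{\sqrt{1+|\nabla w|^2}}-\int u_h\cdot\operatorname{div}(\zeta g)\ \to\ \int\zeta\,\frac{1+|\nabla w|^2}{\sqrt{1+|\nabla w|^2}}=\int\zeta\sqrt{1+|\nabla w|^2},$$
and we let $\zeta\uparrow1$.

So there is a *defect*, the amount by which the area of the whole exceeds the best total over decompositions. By (3), it is $0$ on the punctured disk $\mathbf D_\rho\setminus\{0\}$. It is positive on $\mathbf D_\rho$, and it is at most $\min\{\pi,2\pi\rho\}$. Here passing to the larger domain increased it. Does passing to a larger domain ever decrease it?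

## 2. Relaxed area, localized area, and the statements

Fix $n,k\ge1$. For a $k\times n$ matrix $\xi$ let $M_r(\xi)$ be the vector of its $r\times r$ minors, with $M_0=1$ and $M_r=0$ if $r>\min\{n,k\}$. Put $f(\xi)=\big(\sum_{r\ge0}|M_r(\xi)|^2\big)^{1/2}$.

**Definition (area).** For $A\subset\mathbf R^n$ open and $u\in[C^1(A)]^k$, $F(u,A)=\int_Af(\nabla u)\,dx$.

This is $\int_A\sqrt{1+\sum|M(\nabla u)|^2}$, the sum being over all minors of every order $1\le r\le\min\{n,k\}$; it is the $n$-dimensional area of the graph. For $n=k=2$ we recover the formula of Section 1; for $k=1$ it is $\int\sqrt{1+|\nabla u|^2}$. We use the same formula for locally Lipschitz $u$. Note that $\max_r|M_r|\le f\le\sum_r|M_r|$.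

**Definition (relaxed and localized area).** For $w\in[L^1(A)]^k$,
$$\overline F(w,A)=\inf\Big\{\liminf_{h\to\infty}F(u_h,A):u_h\in[C^1(A)]^k,\ u_h\to w\text{ in }[L^1(A)]^k\Big\},$$
$$\overline{\overline F}(w,A)=\inf\Big\{\sum_{h=1}^\infty\overline F(w,A_h):A_h\text{ open},\ A=\bigcup_{h=1}^\infty A_h\Big\},$$
where $\overline F(w,A_h)$ refers to the restriction of $w$ to $A_h$.

Covering $A$ by $A$ itself and empty sets shows $\overline{\overline F}\le\overline F$. It is known, and we use it, that $\overline{\overline F}(w,\cdot)$, as a function on open sets, is the trace of a Borel regular measure. For the vortex, (3) and the covering of Section 1 give $\overline{\overline F}(w,U)=\int_U\sqrt{1+|x|^{-2}}\,dx$ for open $U\subset\mathbf D_\rho$.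

A one-dimensional example is also useful. Let $n=k=1$ and let $w$ on $(-1,1)$ be the step $w=0$ for $x<0$, $w=1$ for $x>0$. If $0\in U$, $U$ open, and $u_h\to w$ in $L^1(U)$, then for a subsequence there are $p<0<q$ arbitrarily close to $0$, with $[p,q]\subset U$, where $u_h$ converges to $w$. Then $F(u_h,U)\ge|U\setminus(p,q)|+|u_h(q)-u_h(p)|$, so $\overline F(w,U)\ge|U|+1$. Steep ramps give equality. If $0\notin U$, then $\overline F(w,U)=|U|$. In any open cover of $U\ni0$ some piece contains $0$, so $\overline{\overline F}(w,U)=|U|+1$ too: the measure is Lebesgue measure plus a unit mass at $0$, and the defect vanishes.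

We write $A\subset\subset B$ if $\overline A$ is compact and contained in $B$. The question of Section 1, in general form, is the following assertion, called Conjecture 4: if $A\subset A'$ are open, $w\in[L^1(A')]^k$ and $\overline F(w,A')<+\infty$, then $\overline F(w,A)-\overline{\overline F}(w,A)\le\overline F(w,A')-\overline{\overline F}(w,A')$. It is true for all $n,k\ge1$, and these are the results that we prove.

**Theorem 1 (inner regularity).** For every open $A\subset\mathbf R^n$ and $w\in[L^1(A)]^k$,
$$\overline F(w,A)=\sup\{\overline F(w,A''):A''\text{ open},\ A''\subset\subset A\}.$$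

**Theorem 2 (Conjecture 4).** If $A\subset A'$ are open, $w\in[L^1(A')]^k$ and $\overline F(w,A')<\infty$, then
$$\overline F(w,A)-\overline{\overline F}(w,A)\le\overline F(w,A')-\overline{\overline F}(w,A').$$

**Corollary 3.** Let $w\in[L^1(A')]^k$, $\overline F(w,A')<\infty$, and let $\mu$ be the measure on $A'$ with $\mu(U)=\overline{\overline F}(w,U)$ for $U\subset A'$ open. Put $\mathrm{def}(U)=\overline F(w,U)-\overline{\overline F}(w,U)$.

1. For pairwise disjoint open $A_i\subset A'$ (countably many), $\sum_i\mathrm{def}(A_i)\le\mathrm{def}(A')$.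
2. If $A_i\uparrow A\subset A'$ are open, then $\overline F(w,A_i)\to\overline F(w,A)$ and $\mathrm{def}(A_i)\uparrow\mathrm{def}(A)$.
3. If $A$ is open, $w\in[L^1(A)]^k$, $u_h\in[C^1(A)]^k$ and $u_h\to w$ in $L^1_{\rm loc}(A)$, then $\overline F(w,A)\le\liminf F(u_h,A)$.

Two standard facts will be used all the time. First, for $M<\infty$,
$$\overline F(w,A)\le M\iff\forall\varepsilon>0\ \exists u\in[C^1(A)]^k:\ \|u-w\|_{L^1(A)}<\varepsilon,\ F(u,A)<M+\varepsilon. \tag{4}$$
If the infimum is at most $M$, some sequence has liminf below $M+\varepsilon$, and one of its members will do; conversely take $\varepsilon=1/h$. Consequently $\overline F(\cdot,A)$ is $L^1(A)$-lower semicontinuous, and if $\overline F(w,A)<\infty$ there are $u_h\in[C^1(A)]^k$ with $u_h\to w$ in $L^1(A)$ and $F(u_h,A)\to\overline F(w,A)$. Clearly $\overline F(w,\cdot)$ is increasing in the set, by restriction. Second, measures $\lambda_h$ on an open set $A$ with bounded masses have a subsequence converging weakly* (tested against $C_c(A)$) to a finite measure $\lambda$, and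 then
$$\lambda(U)\le\liminf\lambda_h(U)\ (U\subset A\text{ open}),\qquad\limsup\lambda_h(K)\le\lambda(K)\ (K\subset A\text{ compact}). \tag{5}$$

## 3. Mass on the boundary of the smaller set

Suppose first that $A'=A\cup B$ with $A,B$ open and disjoint. A $C^1$ map on $A'$ is an arbitrary pair of $C^1$ maps on $A$ and $B$, so $\overline F(w,A')=\overline F(w,A)+\overline F(w,B)$: for "$\ge$" restrict a sequence realizing $\overline F(w,A')$, for "$\le$" combine two realizing sequences. Also $\overline{\overline F}$ is additive here, so $\mathrm{def}(A')=\mathrm{def}(A)+\mathrm{def}(B)\ge\mathrm{def}(A)$.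

In general one would restrict. Take $u_h$ realizing $\overline F(w,A')$ and let $\lambda$ be a weak* limit of $f(\nabla u_h)\,dx$ on $A'$. By (5), $\lambda(A')\le\overline F(w,A')$. We shall see below that $\mu\le\lambda$. If, say, $\overline A\cap A'$ is compact, then the restrictions of $u_h$ to $A$ give $\overline F(w,A)\le\lambda(\overline A\cap A')$, and
$$\overline F(w,A)+\mu(A'\setminus A)\le\lambda(\overline A\cap A')+\lambda(A'\setminus A)=\lambda(A')+\lambda(\partial A\cap A'). \tag{6}$$
This proves the claim if $\lambda(\partial A\cap A')=0$, and it is useless otherwise: the mass on $\partial A$ is counted twice. The loss is real. For the step function with $A=(0,1)$, $A'=(-1,1)$, ramps on $(-\frac1h,\frac1h)$ restricted to $A$ have areas tending to $\frac32$, while $\overline F(w,A)=1$. For the vortex with $A=\mathbf D_\rho\setminus\{0\}$, $A'=\mathbf D_\rho$, every $u_h$ has $F(u_h,A)=F(u_h,A')$, so restriction overestimates $\overline F(w,A)=I(\rho)$ by the whole defect of $\mathbf D_\rho$.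

What is needed is $\overline F(w,A)\le\lambda(A)$, without the boundary. For $A''\subset\subset A$ restriction does give $\overline F(w,A'')\le\lambda(\overline{A''})\le\lambda(A)$. So everything reduces to Theorem 1. Here is the reduction in full.

**Proof of Theorem 2 from Theorem 1.** Let $\mu$ be the measure on $A'$ with $\mu(U)=\overline{\overline F}(w,U)$ for open $U\subset A'$. It is finite, since $\overline{\overline F}\le\overline F$. Let $u_h\in C^1(A')$, $u_h\to w$ in $L^1(A')$, $F(u_h,A')\to\overline F(w,A')$, and, for a subsequence, $f(\nabla u_h)\,dx\rightharpoonup\lambda$ weakly* on $A'$, so that $\lambda(A')\le\overline F(w,A')$.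

**(i) $\mu\le\lambda$ on Borel subsets of $A'$.** For open $U\subset\subset A'$ we have $\mu(U)\le\overline F(w,U)\le\liminf F(u_h,U)\le\lambda(\overline U)$ by (5). For compact $K\subset A'$ take open $U_i\supset K$, $U_i\subset\subset A'$, with $\overline{U_i}\downarrow K$; then $\mu(K)\le\lambda(\overline{U_i})\to\lambda(K)$. A finite Borel measure on $A'$ is inner regular with respect to compact sets, so $\mu\le\lambda$.

**(ii) $\overline F(w,U)\le\lambda(U)$ for every open $U\subset A'$.** If $U''\subset\subset U$, then $\overline F(w,U'')\le\liminf F(u_h,U'')\le\lambda(\overline{U''})\le\lambda(U)$. Take the supremum over $U''$ and use Theorem 1.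

Hence $\overline F(w,A)+\mu(A'\setminus A)\le\lambda(A)+\lambda(A'\setminus A)=\lambda(A')\le\overline F(w,A')$. Since $\mu(A'\setminus A)=\overline{\overline F}(w,A')-\overline{\overline F}(w,A)$ and all quantities are finite, this is the claim. $\square$

**Proof of Corollary 3 from Theorems 1 and 2.** For 1, with the $\lambda$ above, (i) and (ii) give
$$\sum_i\overline F(w,A_i)+\mu\Big(A'\setminus\bigcup A_i\Big)\le\sum_i\lambda(A_i)+\lambda\Big(A'\setminus\bigcup A_i\Big)=\lambda(A')\le\overline F(w,A').$$
Subtract $\mu(A')=\sum_i\mu(A_i)+\mu(A'\setminus\bigcup A_i)$. For 2, every $A''\subset\subset A$ lies in some $A_i$ by compactness, so $\overline F(w,A_i)\to\overline F(w,A)$ by Theorem 1 and monotonicity; $\mu(A_i)\to\mu(A)$; and $\mathrm{def}(A_i)$ increases by Theorem 2, applied to subsets of $A'$, on which $\overline F(w,\cdot)\le\overline F(w,A')<\infty$. For 3, if $A''\subset\subset A$, then $u_h\to w$ in $L^1(A'')$, so $\overline F(w,A'')\le\liminf F(u_h,A'')\le\liminf F(u_h,A)$. Take the supremum over $A''$ and use Theorem 1. $\square$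

From now on the only goal is Theorem 1.

## 4. Two obstructions to gluing

In Theorem 1 we have good approximations $u_h$ on sets $A_h\subset\subset A$ exhausting $A$, and want one good approximation on $A$. So we must pass from one $u_h$ to another $u_{h'}$ across a thin layer, at a cost controlled by the areas of $u_h,u_{h'}$ in that layer.

The first thing to try is $v=\eta u_h+(1-\eta)u_{h'}$ with a cut-off $\eta$. For $k=1$ this works: $|\nabla v|\le|\nabla u_h|+|\nabla u_{h'}|+|\nabla\eta||u_h-u_{h'}|$, and the last term is small in $L^1$. For $k\ge2$ the minors of $v$ contain mixed products of derivatives of $u_h$ and of $u_{h'}$, which the areas do not control. On $(0,1)^2$, for even $h$, let $z(t)=h\,\mathrm{dist}(t,2h^{-2}\mathbf Z)$, so $|z'|=h$ a.e., $0\le z\le 1/h$, $z(1/h)=0$, and let $c(t)=\mathrm{dist}(t,\mathbf R\setminus(0,1))$. Put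
$$u=(z(x_1),0)\text{ for }x_1<\tfrac1h,\quad u=0\text{ for }x_1\ge\tfrac1h,\qquad u'=(0,c(hx_1)z(x_2)).$$
Both tend to $0$ uniformly, both have zero determinant, $\int|\nabla u|=1$ and $\int|\nabla u'|\le\frac14+\frac1h$. But $\det\nabla\big(\frac12u+\frac12u'\big)=\frac14z'(x_1)c(hx_1)z'(x_2)$ for $x_1<1/h$, whose absolute value has integral $\frac14h^2\cdot\frac1h\cdot\frac14=\frac h{16}\to\infty$. So linear interpolation is out.

The second idea is to collapse the layer onto the interface and to connect $u_h$ to $u_{h'}$ there by a homotopy that sweeps out little volume. But closeness in $L^1$ does not give such a homotopy. On $[0,1]$ let $f_h$ be constant, equal to $0\in\mathbf R^2$, for even $h$; for odd $h$ let $f_h=0$ except on an interval of length $1/h$, compactly contained in $(0,1)$, on which $f_h$ runs once around a fixed unit circle through $0$. Lengths are at most $2\pi$ and $f_h\to0$ in $L^1$. A homotopy with fixed endpoints from $f_h$, $h$ odd, to $f_{h'}$, $h'$ even, must cover every point $y$ inside the circle, since otherwise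 the winding number around $y$ would be preserved. So its area is at least $\pi$.

In this example the odd maps can be glued to each other cheaply, and so can the even ones. That is the way out: from infinitely many maps of bounded volume one can select infinitely many among which all pairs are connected by homotopies of small volume. This is Lemma 5. Its proof reduces the topology to bounded integer vectors, to which the pigeonhole principle applies. The homotopies have no good Lipschitz bound, so their minors of intermediate order are uncontrolled; a reparametrization, explained in Section 7, kills those.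

## 5. Minors, Lipschitz maps, smoothing, truncation

Notation for the rest: $I=[0,1]$, $B_R\subset\mathbf R^k$ is the closed ball of radius $R$ about $0$, $|\cdot|_\infty$ and $\mathrm{dist}_\infty$ refer to the sup norm, and $C$ denotes constants depending only on $n,k$, which may change from line to line. The *local Lipschitz constant* of a map at a point is the infimum of its Lipschitz constants on neighborhoods of the point; for $y\mapsto|y|y$ on $\mathbf R$ it is $2|y|$. For $g$ Lipschitz on an $i$-dimensional domain put $J_ig=|M_i(\nabla g)|$; the *$i$-volume* of $g$ is $\int J_ig$. For a curve it is the length. By the chain rule and change of variables it is invariant under bilipschitz reparametrization. By the area formula it is $\int\#g^{-1}(y)\,d\mathcal H^i(y)$, hence it is $0$ if $i>k$ or if the image is $\mathcal H^i$-null. Lipschitz maps are differentiable a.e. (Rademacher).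

**Minors of compositions.** $|M_r(\xi)|$ is the Hilbert–Schmidt norm of $\Lambda^r\xi$. If $g$ and $T\circ g$ are differentiable at $x$ and $T$ has local Lipschitz constant $\le\ell$ at $g(x)$, then
$$|M_r(\nabla(T\circ g))(x)|\le\ell^r|M_r(\nabla g)(x)|. \tag{7}$$
Indeed, difference quotients give $|D(T\circ g)(x)e|\le\ell|Dg(x)e|$ for all $e$. So $D(T\circ g)(x)=L\circ Dg(x)$ with $L$ linear on the range of $Dg(x)$, $\|L\|\le\ell$, $\|\Lambda^rL\|\le\ell^r$. Likewise, by the chain rule and Cauchy–Binet, for $u\in C^1$ and $\psi$ Lipschitz,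
$$|M_r(\nabla(u\circ\psi))|\le C\,\mathrm{Lip}(\psi)^r\,|M_r(\nabla u)|\circ\psi\quad\text{a.e.} \tag{8}$$

**(L1)** A continuous map on a convex set covered by finitely many closed sets, $\Lambda$-Lipschitz on each, is $\Lambda$-Lipschitz. Restrict to a segment, parametrized by $[0,1]$. Start at $t_0=0$ in one of the sets and let $t_1$ be the last parameter of that set. If $t_1<1$, some other set contains points beyond $t_1$ arbitrarily close to $t_1$, hence also $t_1$; let $t_2>t_1$ be its last parameter, and so on. No set is used twice, so we reach $1$, and the triangle inequality along $t_0\le t_1<t_2<\dots$ gives the claim.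

**(L2)** A locally Lipschitz map on a convex set with local Lipschitz constants $\le\Lambda$ is $\Lambda$-Lipschitz: for $\Lambda'>\Lambda$ divide a segment into finitely many pieces on which the map is $\Lambda'$-Lipschitz, and let $\Lambda'\downarrow\Lambda$.

**(L3)** A continuous map on the boundary of a cube of dimension $\ge2$, Lipschitz on each facet, is Lipschitz. Two boundary points $p,q$ are joined by a path of boundedly many segments, each in a facet, of total length $\le C|p-q|$. In one facet this is clear. In two facets such as $\{x_1=0\}$, $\{x_2=0\}$ go from $p=(0,p_2,p'')$ to $(0,0,p'')$, to $(0,0,q'')$, to $q=(q_1,0,q'')$. For opposite facets $|p-q|$ is at least the side length.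

**(L4)** If two locally Lipschitz maps agree on a measurable set, their gradients agree a.e. on it (at density points where both are differentiable).

**(L5)** If $S_h$, $h$ in an infinite set of indices, are measurable subsets of a set of measure $1$ and $|S_h|\ge\frac12$, then the set of points lying in infinitely many $S_h$ has measure $\ge\frac12$, because it is the decreasing intersection over $m$ of $\bigcup_{h\ge m}S_h$.

**Lemma 4 (smoothing).** If $v:A\to\mathbf R^k$ is locally Lipschitz, $F(v,A)<\infty$ and $\rho>0$, there is $v'\in C^\infty(A)$ with $\|v'-v\|_{L^1(A)}<\rho$ and $F(v',A)\le F(v,A)+\rho$.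

*Proof.* Let $p=\min\{n,k\}$. The minors are polynomials of degree $\le p$, so $|f(\xi)-f(\zeta)|\le C|\xi-\zeta|(1+|\xi|+|\zeta|)^{p-1}$, and by Hölder $G\mapsto\int_Df(G)$ is continuous on $L^p(D)$ for bounded $D$. Partition $A$ into relatively compact Borel sets $D_m$, $m\ge1$, locally finite in $A$, and choose $\eta_m>0$ such that $\|\nabla v'-\nabla v\|_{L^p(D_m)}\le\eta_m$ implies $F(v',D_m)\le F(v,D_m)+\rho2^{-m}$. Let $(\zeta_i)_{i\ge1}$ be a smooth partition of unity on $A$ with compact supports contained in open sets $U_i\subset\subset A$, the family $(U_i)$ being locally finite. Each $U_i$ meets finitely many $D_m$. Let $(\zeta_iv)_{\varepsilon}$ denote mollification with radius $\varepsilon$. Choose $\varepsilon_i$ so small that $(\zeta_iv)_{\varepsilon_i}$ is supported in $U_i$, and is at distance at most $2^{-i}\min\{\eta_m:D_m\cap U_i\ne\emptyset\}$ from $\zeta_iv$ in $W^{1,p}$ and less than $\rho2^{-i}$ in $L^1$. Put $v'=\sum_i(\zeta_iv)_{\varepsilon_i}$. On $D_m$ only those $i$ with $U_i\cap D_m\neq\emptyset$ contribute, so $\|\nabla v'-\nabla v\|_{L^p(D_m)}\le\sum_i2^{-i}\eta_m=\eta_m$.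 Summing over $m$ gives the bound for $F$, and $\|v'-v\|_{L^1}<\sum_i\rho2^{-i}=\rho$. $\square$

**Truncation.** Let $\chi$ be smooth, nonincreasing, $\chi=1$ on $[0,1]$, $\chi=0$ on $[2,\infty)$, $\tau(s)=\int_0^s\chi$, and $T_R(y)=R\,\tau(|y|/R)\,y/|y|$. Then $T_R$ is smooth, $T_R(y)=y$ for $|y|\le R$, $|T_R|\le2R$. The eigenvalues of $DT_R$ are $\tau'(s)$ and $\tau(s)/s$, $s=|y|/R$, all in $[0,1]$, so $\|DT_R\|\le1$. By (7) $F(T_R\circ u,\cdot)\le F(u,\cdot)$, and since $T_R$ is 1-Lipschitz, $\overline F(T_R\circ w,\cdot)\le\overline F(w,\cdot)$.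

## 6. Homotopies of small volume on a cubical complex

A *cell* is a closed face, of any dimension, of a translate of the unit cubical grid of $\mathbf R^n$. A map on a complex of cells is *p.L.* (piecewise Lipschitz) if it is continuous and Lipschitz on each cell.

**Lemma 5.** Let $X$ be a finite set of cells of one grid, closed under passing to faces, of dimension $\le n-1$. Let $u_h:|X|\to B_R$, $h\in\mathcal H$ ($\mathcal H\subset\mathbf N$ infinite), be p.L. with $\int_cJ_{\dim c}(u_h|_c)\le K$ for all $c\in X$ and all $h$. Let $\eta>0$. Then there are an infinite $\mathcal H'\subset\mathcal H$, a p.L. map $m:|X|\to B_R$ and, for $h\in\mathcal H'$, continuous maps $D_h:|X|\times I\to B_R$, Lipschitz on each $c\times I$, with $D_h(\cdot,0)=u_h$, $D_h(\cdot,1)=m$, and $(\dim c+1)$-volume of $D_h|_{c\times I}$ at most $\eta$ for all $c\in X$.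

*Proof.* We go cell by cell, by increasing dimension, and pass to infinite subsets of indices finitely many times.

**Step 1 (vertices).** Pass to a subset along which $u_h(q)$ converges for each vertex $q$, with limit $m(q)$ and $|u_h(q)-m(q)|\le\eta$. Let $D_h(q,\cdot)$ be affine in $t$; its length is at most $\eta$.

**Step 2 (the extension problem over one cell).** This step replaces $u_h$ on a cell by maps that all agree on the boundary. Let $\dim c=j\ge1$, and suppose that $m,D_h$ are defined over $\partial c$ for $h\in\mathcal H_1$. Identify $c=[0,1]^j$, with center $x_c$, let $P=(c\times\{0\})\cup(\partial c\times I)$ and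
$$\pi:c\times I\to c,\qquad\pi(y,s)=x_c+\frac{y-x_c}{2-s}.$$
The map $\pi$ is Lipschitz, $\pi(x,1)=x$, and $\pi$ maps $c\times\{0\}$ to the concentric half-size cube and $\partial c\times I$ to the remaining shell. So $\pi|_P:P\to c$ is a bilipschitz homeomorphism. Let $\kappa$ be its inverse; $\kappa(x)=(x,1)$ on $\partial c$. Let $g_h:P\to B_R$ be $u_h$ on $c\times\{0\}$ and $D_h$ on $\partial c\times I$, and $f_h=g_h\circ\kappa:c\to B_R$. By (L1) $f_h$ is Lipschitz. Moreover $f_h=m$ on $\partial c$, and, as $c$ has $2j$ facets, the $j$-volume of $f_h$ is at most $K'=K+2j\eta$.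

We must find a Lipschitz $m|_c$ extending $m|_{\partial c}$, and, for infinitely many $h$, a Lipschitz extension to $c\times I$ of the map $G$ on $\partial(c\times I)$ that equals $g_h$ on $P$ and $m$ on $c\times\{1\}$, with values in $B_R$ and $(j+1)$-volume $\le\eta$. ($G$ is Lipschitz by (L3).) Values in $B_R$ come for free: compose at the end with the nearest-point projection to $B_R$, which is 1-Lipschitz, so by (7) does not increase volumes, and does not change $G$.

**Step 3 (collar device).** Suppose $\Phi:\partial(c\times I)\times[0,1]\to\mathbf R^k$ is Lipschitz, $\Phi(\cdot,0)=G$, and $\Phi(\cdot,1)$ has a Lipschitz extension $\Psi$ to $c\times I$. Then $G$ has a Lipschitz extension to $c\times I$ of $(j+1)$-volume at most $\mathrm{vol}(\Phi)+\mathrm{vol}(\Psi)$. With $q_0$ the center of $c\times I$, use $q_0+\rho(q-q_0)\mapsto\Phi(q,2-2\rho)$ for $q\in\partial(c\times I)$, $\rho\in[\frac12,1]$, and $y\mapsto\Psi(q_0+2(y-q_0))$ on the half-size cube. The two formulas agree at $\rho=\frac12$; the map $(q,\rho)\mapsto q_0+\rho(q-q_0)$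 is bilipschitz on (facet)$\times[\frac12,1]$; use (L1).

**Step 4 (edges, $j=1$).** The curves $f_h:[0,1]\to B_R$ have the common endpoints $m(0),m(1)$ and length $\le K'$. Write $f_h=e_h\circ s_h$, where $e_h$ is the $K'$-Lipschitz parametrization on $[0,1]$ with constant speed and $s_h$, the normalized arclength, is Lipschitz, nondecreasing, $s_h(0)=0$, $s_h(1)=1$ (take $s_h=\mathrm{id}$ if $f_h$ is constant). By Arzelà–Ascoli, for a subsequence $e_h\to m$ uniformly, where $m$ is $K'$-Lipschitz with the right endpoints and values in $B_R$. Keep those $h$ with $K'\sup|e_h-m|\le\eta$. Let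
$$\beta_h(x,\tau)=\begin{cases}e_h\big((1-2\tau)s_h(x)+2\tau x\big),&\tau\le\frac12,\\(2-2\tau)e_h(x)+(2\tau-1)m(x),&\tau\ge\frac12.\end{cases}$$
This is a homotopy from $f_h$ to $m$ with fixed endpoints. The first half factors through an interval, so its area is $0$. In the second half $|\partial_x\beta_h|\le K'$ and $|\partial_\tau\beta_h|\le2\sup|e_h-m|$, so its area is at most $K'\sup|e_h-m|\le\eta$. Put $\Phi(q,\tau)=\beta_h(\pi(q),\tau)$ for $q\in P$ and $\Phi(q,\tau)=m(x)$ for $q=(x,1)$. Then $\Phi(\cdot,0)=G$, $\mathrm{vol}(\Phi)\le\eta$, and $\Phi(\cdot,1)=m\circ\pi$ on $\partial(c\times I)$. It extends as $\Psi=m\circ\pi$, which has zero $2$-volume since its image is a curve. Step 3 finishes this case.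

**Step 5 (cells with $j\ge2$, $k\le j$).** All $(j+1)$-volumes vanish. Take any Lipschitz extensions, of $m|_{\partial c}$ (projected to $B_R$) and then of $G$.

From now on $j\ge2$ and $k\ge j+1$.

**Step 6 (a projection to a $j$-skeleton).** The purpose is to push $f_h$, at small cost, into the $j$-skeleton of a fine cubical complex in the target. For $y\in\mathbf R^k$ let $t(y)\in[0,1]$ be the $(j+1)$-th smallest of the numbers $\mathrm{dist}(y_i,2\mathbf Z)$, $i=1,\dots,k$. It is 1-Lipschitz for $|\cdot|_\infty$. Let $Z=\{t=0\}$, the closed set of points with at least $j+1$ even-integer coordinates, a countable union of $(k-j-1)$-planes. With $\varsigma(\theta)=\max(-1,\min(1,\theta))$ define on $\mathbf R^k\setminus Z$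
$$\Pi(y)_i=2z_i+\varsigma\big((y_i-2z_i)/t(y)\big)\quad\text{for }y\in2z+[-1,1]^k,\ z\in\mathbf Z^k. \tag{9}$$
For example, if $k=3$ and $j=2$, then $t(y)=|y|_\infty$ on $[-1,1]^3$, $Z$ consists of the centers of the cubes, and $\Pi(y)=y/|y|_\infty$ is the radial projection to the boundary of the cube. In general:

- $\Pi$ is well defined. If $y$ lies in two cubes with $z_i\ne z_i'$, then $y_i$ is an odd integer, and since $t\le1$ both formulas give $y_i$.
- $\Pi$ maps each cube (minus $Z$) into its own $j$-skeleton: at least $k-j$ coordinates satisfy $|y_i-2z_i|\ge t(y)$, and those are sent to $2z_i\pm1$.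
- If $y$ lies in the $j$-skeleton of the complex of cubes $2z+[-1,1]^k$, at least $k-j$ coordinates are odd, so $t(y)=1$ and $\Pi(y)=y$.
- The local Lipschitz constant of $\Pi$ at $y$ is $\le C/t(y)$, because $(\theta,t)\mapsto\varsigma(\theta/t)$ has partial derivatives bounded by $1/t$, $t(\cdot)$ is Lipschitz, and finitely many cubes meet near $y$ (use (L1)).

For $s>0$ and $a\in[0,2s]^k$ put $\Pi_a(y)=a+s\,\Pi((y-a)/s)$ and $Z_a=a+sZ$. Let $W$ be the closed set of points with at least $j$ even-integer coordinates, and $W_a=a+sW$. In the example, $W$ consists of the lines through the cube centers parallel to the axes, and $\Pi(y)$ is the center of a face exactly if $y\in W\setminus Z$.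

**Step 7 (what a random shift gives).** Let $f:c\to B_R$ be Lipschitz of $j$-volume $\le K'$. We average over $a\in[0,2s]^k$.

**(a)** For a.e. $a$, $f(c)\cap Z_a=\emptyset$. The bad $a$ have the form $f(x)-s\zeta$ with $x\in c$, $\zeta\in Z$, so they form a countable union of locally Lipschitz images of sets of dimension $j+(k-j-1)<k$, a null set. For good $a$, $f(c)$ has positive distance from $Z_a$, the function $t((f-a)/s)$ is bounded below on $c$, and $\Pi_a\circ f$ is Lipschitz by (L2).

**(b)** Let $\Phi_f(x,\tau)=(1-\tau)f(x)+\tau\Pi_a(f(x))$. The map $(1-\tau)\mathrm{id}+\tau\Pi_a$ has local Lipschitz constants $\le C/t((\cdot-a)/s)$, as $t\le1$. So by (7) $|M_j(\nabla_x\Phi_f)|\le C\,t((f-a)/s)^{-j}J_jf$, while $|\partial_\tau\Phi_f|\le Cs$ since $y$ and $\Pi_a(y)$ lie in one cube of side $2s$. Hence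
$$\mathrm{vol}(\Phi_f)\le V_f(a):=Cs\int_ct\big((f-a)/s\big)^{-j}J_jf .$$
The average of $V_f$ over $a$ is at most $C_1sK'$ with $C_1$ depending only on $n,k$. Indeed, $t$ is $2\mathbf Z^k$-periodic, and $\int_{[-1,1]^k}t^{-j}\,dy<\infty$ because $|\{t<\rho\}\cap[-1,1]^k|\le C\rho^{j+1}$: at least $j+1$ coordinates must have modulus $<\rho$.

**(c)** For $\mathcal I\subset\{1,\dots,k\}$, $|\mathcal I|=j$, let $f_{\mathcal I}=(f_i)_{i\in\mathcal I}$ and $\nu_f(a)=\sum_{\mathcal I}\#\{x\in c:f_{\mathcal I}(x)\in a_{\mathcal I}+2s\mathbf Z^j\}$. Then $\#\{x:f(x)\in W_a\}\le\nu_f(a)$. The average of the $\mathcal I$-th term equals $(2s)^{-j}\int_{\mathbf R^j}\#f_{\mathcal I}^{-1}(z)\,dz=(2s)^{-j}\int_cJ_jf_{\mathcal I}\le(2s)^{-j}K'$ by the area formula. So the average of $\nu_f$ is at most $\binom kj(2s)^{-j}K'$.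

**(d)** For a.e. $a$: if $f(x)\in W_a$, then $x\notin\partial c$, and for the set $\mathcal I$ of the indices with $f_i(x)\in a_i+2s\mathbf Z$ (exactly $j$ of them, by (a)), $f_{\mathcal I}$ is differentiable at $x$ with $\det Df_{\mathcal I}(x)\ne0$. Each $f_{\mathcal I}$ maps $\partial c$, its set of nondifferentiability and $\{\det Df_{\mathcal I}=0\}$ to null sets of $\mathbf R^j$, and for a.e. $a$ the lattices $a_{\mathcal I}+2s\mathbf Z^j$ avoid these.

For $a$ as in (a) and (d) the set $\{x:f(x)\in W_a\}$ is finite. It is closed in the compact set $c$. It is also discrete: near such an $x$ only the coordinates with index in $\mathcal I$ can lie in the lattice, so another point $x'$ of the set close to $x$ would satisfy $f_{\mathcal I}(x')=f_{\mathcal I}(x)$, which invertibility of $Df_{\mathcal I}(x)$ excludes in a punctured neighborhood.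

**Step 8 (local degrees).** Now we attach integers to $f$. Let $a$ be as in (a) and (d), and for a $j$-face $Q$ of the complex of cubes $a+s(2z+[-1,1]^k)$ let $y_Q$ be its center. In the rescaled coordinates, $y_Q$ has exactly $j$ even coordinates, the others being odd.

First, $\Pi_af(x)$ is the center of some $j$-face if and only if $f(x)\in W_a$. Put $y=(f(x)-a)/s$. Since $t(y)>0$, (9) shows that $\Pi(y)_i$ is even iff $y_i$ is even. So if $\Pi(y)$ is a center, $y$ has $j$ even coordinates. Conversely, if $f(x)\in W_a$, exactly $j$ coordinates of $y$ are even by (a); $t(y)$ is then the smallest distance among the other $k-j$, which are therefore sent to odd integers.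

Second, let $\Pi_af(x)=y_Q$, with index set $\mathcal I$. For $x'$ near $x$ the distances to $2\mathbf Z$ of the coordinates of $(f(x')-a)/s$ with index in $\mathcal I$ are near $0$, hence smaller than the others, hence smaller than $t$. The other coordinates of $\Pi$ are odd integers, hence constant by continuity. So $\Pi_af$ takes values in the open face $Q$, and its coordinates in $Q$ relative to $y_Q$ are
$$\frac{f_{\mathcal I}(x')-(y_Q)_{\mathcal I}}{t((f(x')-a)/s)} .$$
The numerator vanishes and is differentiable at $x$, the denominator is continuous and positive. So these coordinates vanish at $x$ and are differentiable there, with invertible differential $\Theta=Df_{\mathcal I}(x)/t$. On small spheres about $x$ the segment from the map to its linearization $\Theta(x'-x)$ avoids $0$. Hence the local degree of $\Pi_af$ at $x$, with respect to the coordinates of $c$ and the coordinates $\mathcal I$ in increasing order on $Q$, is $\operatorname{sgn}\det Df_{\mathcal I}(x)=\pm1$. Let $N^a_f(Q)\in\mathbf Z$ be the sum of the local degrees over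 the finite set $\{x:\Pi_af(x)=y_Q\}$. Then $\sum_Q|N_f^a(Q)|\le\#\{x:f(x)\in W_a\}$.

**Step 9 (choice of $s$, $a$ and $m|_c$).** Choose $s$ with $8C_1sK'\le\eta$. By Chebyshev, for each $h\in\mathcal H_1$ the conditions
$$\text{(a), (d) hold for }f_h,\qquad V_{f_h}(a)\le4C_1sK',\qquad\nu_{f_h}(a)\le4\tbinom kj(2s)^{-j}K'$$
hold on a subset of $[0,2s]^k$ of relative measure $\ge\frac12$. By (L5) some $a$ is good for infinitely many $h$. Fix it. Let $\mathcal B\supset B_R$ be a box that is a finite union of cubes $a+s(2z+[-1,1]^k)$, and $Y'$ its $j$-skeleton; $\Pi_a$ maps $\mathcal B\setminus Z_a$ into $Y'$. For good $h$ the integer vectors $(N^a_{f_h}(Q))_Q$ are bounded and supported on the finitely many $j$-faces of $\mathcal B$. So there is an infinite set $\mathcal H_2$ of good $h$ on which $N^a_{f_h}$ is constant. Fix $h_0\in\mathcal H_2$ and set $m|_c=f_{h_0}$. It extends $m|_{\partial c}$ and has values in $B_R$.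

Let $h\in\mathcal H_2$, $\Sigma=\partial(c\times I)$, and let $G$ be $g_h=f_h\circ\kappa^{-1}$ on $P$ and $f_{h_0}$ on $c\times\{1\}$. Its image avoids $Z_a$, so $g:=\Pi_aG:\Sigma\to Y'$ is Lipschitz, by (L2) on facets and (L3).

**Step 10 ($g$ induces $0$ on $H_j$).** We show that equal integers mean that the sphere map $g$ is homologically trivial. The $(j-1)$-skeleton of $Y'$ has no $H_j$, so by the exact sequence $H_j(Y')$ injects into the cellular chain group $C_j(Y')=\bigoplus_Q\mathbf Z$. The $Q$-coefficient is the image under $H_j(Y')\to H_j(Y',Y'\setminus\{y_Q\})\cong\mathbf Z$; the isomorphism is excision, since the open face $Q$ is open in $Y'$. The set $g^{-1}(y_Q)$ is finite, so $H_j(\Sigma,\Sigma\setminus g^{-1}(y_Q))$ is the direct sum of the groups $H_j(\Sigma,\Sigma\setminus\{q\})$, $q\in g^{-1}(y_Q)$. By naturality the $Q$-coefficient of $g_*[\Sigma]$ is the sum of the local degrees of $g$ over $g^{-1}(y_Q)$. By (d) no preimage lies on the equator $\partial c\times\{1\}$. The homeomorphism of $\Sigma$ interchanging $\kappa(x)$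 and $(x,1)$ is conjugate to the reflection of a round sphere in its equator, so it reverses orientation; hence $\kappa$ and $x\mapsto(x,1)$ induce opposite orientations from $c$ on the two halves. Since $g\circ\kappa=\Pi_af_h$ and $g(x,1)=\Pi_af_{h_0}(x)$, the coefficient is $\pm(N^a_{f_h}(Q)-N^a_{f_{h_0}}(Q))=0$. So $g_*[\Sigma]=0$.

**Step 11 (filling inside $Y'$).** The box $\mathcal B$ is contractible and arises from $Y'$ by attaching cells of dimension $\ge j+1$, so $\pi_i(Y')=0$ for $i<j$; as $j\ge2$, $Y'$ is simply connected. By the Hurewicz theorem $\pi_j(Y')\to H_j(Y')$ is an isomorphism. So $g$ is null-homotopic in $Y'$ and extends to a continuous $\hat G:c\times I\to Y'$.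

We make the extension Lipschitz. Let $L$ be a Lipschitz extension of $g$ to $c\times I$ with values in $\mathbf R^k$. The continuous map $\hat G-L$ vanishes on $\Sigma$. It is a uniform limit of Lipschitz maps vanishing on $\Sigma$: compose with $y\mapsto(1-\epsilon/|y|)_+\,y$, which moves points by at most $\epsilon$ and makes the map vanish near $\Sigma$, extend by $0$, and mollify at a small radius. Adding $L$ we get Lipschitz maps $\hat G_\epsilon$, equal to $g$ on $\Sigma$, converging uniformly to $\hat G$. Let $\mathrm{pr}$ be the nearest-point projection to $\mathcal B$. Since $t((\cdot-a)/s)=1$ on $Y'$, for small $\epsilon$ we have $t((\mathrm{pr}\,\hat G_\epsilon-a)/s)\ge\frac12$. So $\Psi=\Pi_a\circ\mathrm{pr}\circ\hat G_\epsilon$ is Lipschitz by (L2), has values in $Y'$, and equals $\Pi_ag=g$ on $\Sigma$. Its $(j+1)$-volume is $0$, since $\dim Y'\le j$.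

Now use the collar device with $\Phi(q,\tau)=(1-\tau)G(q)+\tau\Pi_aG(q)$ and this $\Psi$. The extension has volume at most $\mathrm{vol}(\Phi_{f_h})+\mathrm{vol}(\Phi_{f_{h_0}})\le8C_1sK'\le\eta$, for every $h\in\mathcal H_2$. $\square$

## 7. Gluing across a cubical interface

**Proposition 6.** There is $C=C(n,k)$ such that the following holds. Let $E\ne\emptyset$ be a finite union of closed cubes of the unit grid of $\mathbf Z^n$, $N=\{\mathrm{dist}_\infty(\cdot,\partial E)\le3\}$, $(u_h)_{h\in\mathcal H}$ an infinite family of $C^1$ maps, each defined in a neighborhood of $N$, with $|u_h|\le R$ and $\sup_h\int_N|M_r(\nabla u_h)|<\infty$ for all $r$, and let $\kappa_0>0$. Then there are $a\in[0,1]^n$ and an infinite $\mathcal H'\subset\mathcal H$ such that, with $d$ the signed $\mathrm{dist}_\infty$ to $\partial(E+a)$ (negative inside $E+a$), for any $h,h'\in\mathcal H'$ there is a map $v:N\to B_R$, locally Lipschitz in the interior of $N$, with $v=u_h$ on $N\cap\{d\le-\frac14\}$, $v=u_{h'}$ on $N\cap\{d\ge\frac14\}$, and for $0\le r\le\min\{n,k\}$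
$$\int_{\{|d|\le1/4\}}|M_r(\nabla v)|\,dx\le C\int_N\big(|M_r(\nabla u_h)|+|M_r(\nabla u_{h'})|\big)dx+\kappa_0. \tag{10}$$

**Scaling.** For fixed $r$, replacing $u$ by $u(\delta\,\cdot)$ multiplies both integrals in (10) by the same factor $\delta^{r-n}$. As $\kappa_0$ is arbitrary, the proposition holds for grids of any side $\delta$ (with $\delta/4$, $3\delta$, $a\in[0,\delta]^n$), with the same $C$.

*Proof.* Write $G^h_r=|M_r(\nabla u_h)|$.

**Step 1 (the collapsing maps).** For $\sigma\in(0,\frac12]$ let $p_\sigma(t)=\max\big(0,\min(1,\frac12+\frac{t-1/2}{2\sigma})\big)$ on $[0,1]$, and $p_\sigma(t+1)=p_\sigma(t)+1$. So $p_\sigma$ stretches the middle part of length $2\sigma$ of each unit interval to the whole interval and sends the rest to the endpoints; $p_{1/2}=\mathrm{id}$. The map $p=p_{1/4}$ is $2$-Lipschitz, $|p(t)-t|\le\frac14$, and $p(t)=z$ if $|t-z|\le\frac14$, $z\in\mathbf Z$. Let $\varphi^\sigma(x)=(p_\sigma(x_1),\dots,p_\sigma(x_n))$, $\varphi=\varphi^{1/4}$, $\varphi_a(x)=a+\varphi(x-a)$. The map $\varphi^\sigma$ sends every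 cell of the grid $\mathbf Z^n$ into itself. Let $d_a$ be the signed distance for $E+a$; it is 1-Lipschitz for $|\cdot|_\infty$. Let $\chi:\mathbf R\to[0,1]$ be $8$-Lipschitz, $\chi=1$ on $[-\frac18,\frac18]$, $\chi=0$ off $[-\frac14,\frac14]$, and
$$\psi_a(x)=x+\chi(d_a(x))(\varphi_a(x)-x).$$
Then $\mathrm{Lip}(\psi_a)\le C$, $|\psi_a(x)-x|_\infty\le\frac14$ and $\psi_a(x)=a+\psi_0(x-a)$.

Let $X_a$ be the complex of all faces of the $(n-1)$-cells contained in $\partial(E+a)$, so $X_a=a+X_0$. Then $|X_a|=\partial(E+a)$. Indeed, a boundary point lies in grid cubes belonging to $E+a$ and in others not belonging to it. Any two grid cubes containing the point are joined by a chain of such cubes, consecutive ones sharing an $(n-1)$-cell that contains the point. One of these cells separates a cube of $E+a$ from a cube not in it, hence lies in $\partial(E+a)$.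

**Step 2 (choice of the shift $a$).** We want $u_h$ to have controlled minors on all cells of $X_a$. With $V=\{|d_0|\le\frac14\}$ and $x=y+a$,
$$\int_{[0,1]^n}\int_{\{|d_a|\le1/4\}}G_r(\psi_a(x))\,dx\,da=\int_V\int_{\psi_0(y)+[0,1]^n}G_r(z)\,dz\,dy\le\int_NG_r(z)\,\big|\{y:|y-z|_\infty\le\tfrac54\}\big|\,dz\le C\int_NG_r,$$
since the points $z$ that occur have distance at most $1+\frac14+\frac14$ from $\partial E$. Likewise, for $0\le j\le n-1$,
$$\int_{[0,1]^n}\sum_{c\in X_a,\,\dim c=j}\int_cG_r\,d\mathcal H^j\,da=\sum_{c_0\in X_0,\,\dim c_0=j}\int_{c_0}\int_{y+[0,1]^n}G_r(z)\,dz\,d\mathcal H^j(y)\le C\int_NG_r,$$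
because for fixed $z$ the points $y$ with $z\in y+[0,1]^n$ lie in boundedly many $j$-cells. By Chebyshev, with a new $C$, for each $h$ the set of $a\in[0,1]^n$ such that for all $r$
$$\int_{\{|d_a|\le1/4\}}G^h_r(\psi_a)\,dx\le C\int_NG^h_r,\qquad\sum_{c\in X_a}\int_cG^h_r\,d\mathcal H^{\dim c}\le C\int_NG^h_r \tag{11}$$
has measure $\ge\frac12$. By (L5) some $a$ is good for infinitely many $h$. Fix it. Replacing $u_h$ by $u_h(\cdot+a)$ and $N$ by $N-a$ (still called $N$), we may write as if $a=0$, and drop the index $a$: the set is $E$, the grid is $\mathbf Z^n$, $d=d_0$, $\psi=\psi_0$, $X=X_0$. All points within sup-distance $\frac12$ of $\partial E$ are interior to $N$.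

**Step 3 (the homotopy on the interface).** On a $j$-cell $c$ we have $J_j(u_h|_c)\le G_j^h$, so by (11) Lemma 5 applies to $X$. Given $\eta>0$, to be chosen in terms of $n,k,\#X,\kappa_0$ only, we get $\mathcal H'$. For $h,h'\in\mathcal H'$ let $H^0(x,t)=D_h(x,2t)$ for $t\le\frac12$ and $H^0(x,t)=D_{h'}(x,2-2t)$ for $t\ge\frac12$. So $H^0:|X|\times I\to B_R$ joins $u_h$ to $u_{h'}$ and has $(\dim c+1)$-volume $\le2\eta$ on each $c\times I$. Let $\Lambda$ be a Lipschitz constant for $H^0$ on all the sets $c\times I$. It depends on $h,h'$ in an uncontrolled way.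

**Step 4 (squeezing away the intermediate minors).** Only the top-order minors of $H^0$ are small in the mean. For instance, on an edge $c$ the area of $H^0|_{c\times I}$ is small, but $\int|\partial_tH^0|$ may be large. The remedy is to run $H^0$ only after most of each cell has been collapsed to lower-dimensional faces: on an edge, after squeezing, the time derivative is read off at the two vertices, where its integral is at most $2\eta$, except on a middle part of width $2\sigma_0$. For $\sigma_0\in(0,\frac12)$, $s\in(0,\frac13)$ define on $|X|\times I$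
$$H(x,t)=\begin{cases}u_h(\varphi^{\sigma(t)}(x)),&0\le t\le\frac13,\quad\sigma\text{ affine from }\frac12\text{ to }\sigma_0,\\H^0\big(\varphi^{\sigma_0}(x),(t-\frac13)/s\big),&\frac13\le t\le\frac13+s,\\u_{h'}(\varphi^{\sigma'(t)}(x)),&\frac13+s\le t\le1,\quad\sigma'\text{ affine from }\sigma_0\text{ to }\frac12.\end{cases}$$
$H$ is continuous, Lipschitz on each $c\times I$, $H(\cdot,0)=u_h$, $H(\cdot,1)=u_{h'}$, $|H|\le R$. For $r\ge1$ and a cell $c$ let
$$a_r(c)=\int_{c\times I}|M_r(\nabla_cH)|,\qquad b_r(c)=\int_{c\times I}|M_r^t|,$$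
where $M_r^t$ is the vector of those $r\times r$ minors of $(\nabla_cH\,|\,\partial_tH)$ that contain the column $\partial_tH$.

Let $c=\prod_{i\in\mathcal J}[m_i,m_i+1]\times\prod_{i\notin\mathcal J}\{z_i\}$. For $\mathcal J'\subset\mathcal J$ and $\sigma\in(0,\frac12]$ let $c_{\mathcal J'}(\sigma)$ be the set of $x\in c$ with $|x_i-m_i-\frac12|<\sigma$ for $i\in\mathcal J'$ and $>\sigma$ for $i\in\mathcal J\setminus\mathcal J'$. These sets cover $c$ up to a null set. On each component of $c_{\mathcal J'}(\sigma)$, $\varphi^\sigma$ maps into a face $c'$ of $c$ with free coordinates $\mathcal J'$ (different components giving different faces), by $y_i=m_i+\frac12+(x_i-m_i-\frac12)/(2\sigma)$, $i\in\mathcal J'$.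

*First and third parts.* Here $|\partial_{x_i}y_i|=\frac1{2\sigma}$ and $|\partial_ty_i|=|\dot\sigma|\,|x_i-m_i-\frac12|/(2\sigma^2)\le C/\sigma$, because $|\dot\sigma|\le\frac32$ (the third part has length $\frac23-s>\frac13$). By Cauchy–Binet
$$|M_r(\nabla_cH)|+|M_r^t|\le C\sigma^{-r}|M_r(\nabla_{c'}u_h)|(y)$$
(with $u_{h'}$ in the third part), and this vanishes unless $r\le|\mathcal J'|$. Integrating over $c_{\mathcal J'}(\sigma)$ for fixed $t$, with $dx_i=2\sigma\,dy_i$ for $i\in\mathcal J'$, gives at most $C\sigma^{|\mathcal J'|-r}\sum_{c'}\int_{c'}G_r^h\le C\sum_{c'}\int_{c'}G_r^h$. So these parts contribute to $a_r(c)+b_r(c)$ at most $C\sum_{c'\subset c}\int_{c'}(G_r^h+G_r^{h'})$, uniformly in $\sigma_0$ and $s$.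

*Second part.* The gradient $\nabla_cH$ is bounded by a constant depending on $\Lambda,\sigma_0$, and the time interval has length $s$, so the contribution to $a_r(c)$ is $\le C(\Lambda,\sigma_0)s$. On $c_{\mathcal J'}(\sigma_0)$ the chosen $r-1$ space columns each carry a factor $(2\sigma_0)^{-1}$ and the time column a factor $s^{-1}$:
$$|M_r^t|=(2\sigma_0)^{-(r-1)}s^{-1}\big|M_r^t(\nabla H^0|_{c'\times I})\big|,$$
evaluated at $(y,(t-\frac13)/s)$, and zero unless $r-1\le|\mathcal J'|$. The change of variables gives factors $(2\sigma_0)^{|\mathcal J'|}$ and $s$, so the integral is at most $\sum_{c'}(2\sigma_0)^{|\mathcal J'|-(r-1)}\int_{c'\times I}|M_r^t(\nabla H^0|_{c'\times I})|$. If $r-1=|\mathcal J'|=\dim c'$, each integral is the $(\dim c'+1)$-volume of $H^0|_{c'\times I}$, at most $2\eta$. If $r-1<|\mathcal J'|$, the term is $\le C(\Lambda)\sigma_0$.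

Sum over $c\in X$; each $c'$ is a face of at most $3^n$ cells, so by (11) the first and third parts give $C\int_N(G_r^h+G_r^{h'})$ in total. Choose first $\eta$ (in terms of $n,k,\#X,\kappa_0$), then, for given $h,h'$, $\sigma_0$, then $s$, to get
$$\sum_{c\in X}\big(a_r(c)+b_r(c)\big)\le C\int_N\big(G_r^h+G_r^{h'}\big)+\kappa_1,\qquad r\ge1, \tag{12}$$
with $\kappa_1>0$ as small as desired relative to $\kappa_0$ and $C(n,k)$.

**Step 5 (definition of $v$).** Let $L=\{|d|\le\frac18\}$, $\theta=\frac12+4d\in[0,1]$ on $L$, and on $N$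
$$v=u_h\circ\psi\ \text{ if }d\le-\tfrac18,\qquad v(x)=H(\varphi(x),\theta(x))\ \text{ on }L,\qquad v=u_{h'}\circ\psi\ \text{ if }d\ge\tfrac18 .$$
Here $\psi(N)\subset N$, because $\psi=\mathrm{id}$ where $|d|\ge\frac14$, and elsewhere $\psi$ moves points by at most $\frac14$. If $n=1$, then $L$ is a union of intervals about the endpoints $z$ of $E$, on which $\varphi=z$, so $v$ simply runs along the path $H(z,\cdot)$.

We check that $\varphi(L)\subset|X|$ and describe $d$ on $L$. Cover $\mathbf R^n$ by the closed boxes
$$b=\{x_i\in[m_i+\tfrac14,m_i+\tfrac34]\ (i\in\mathcal J),\ |x_i-z_i|\le\tfrac14\ (i\notin\mathcal J)\},\qquad\mathcal J\subset\{1,\dots,n\},\ m_i,z_i\in\mathbf Z .$$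
$\varphi$ maps $b$ into the cell $c_b=\prod_{\mathcal J}[m_i,m_i+1]\times\prod_{\mathcal J^c}\{z_i\}$, with $\varphi_i(x)=2x_i-m_i-\frac12$ for $i\in\mathcal J$. Let $x\in b\cap L$, and let $y\in\partial E$ realize $|x-y|_\infty=|d(x)|\le\frac18$, with $y\in f=\prod f_i$, an $(n-1)$-cell in $\partial E$. If $i\in\mathcal J$, then $y_i\in(m_i,m_i+1)$, so $f_i=[m_i,m_i+1]\ni x_i$. If $i\notin\mathcal J$, then $|y_i-z_i|\le\frac38$, so $f_i$ is $\{z_i\}$, $[z_i,z_i+1]$ or $[z_i-1,z_i]$. Hence $c_b$ is a face of $f$, so $c_b\in X$ and $\varphi(x)\in|X|$. Moreover $|d(x)|\le\mathrm{dist}_\infty(x,f)\le|x-y|_\infty=|d(x)|$, so $|d(x)|=\max_i\mathrm{dist}(x_i,f_i)$, where $\mathrm{dist}(x_i,f_i)=0$ for $i\in\mathcal J$ and $\mathrm{dist}(x_i,f_i)\in\{0,|x_i-z_i|\}$ for $i\notin\mathcal J$. So, up to the null set $\partial E$,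
$$b\cap L=\bigcup_{i\notin\mathcal J,\pm}P_{i,\pm},\qquad P_{i,\pm}=\{x\in b\cap L:d(x)=\pm(x_i-z_i)\}. \tag{13}$$
For example, near the corner $0$ of $E=[0,1]^2$ we have $d(x)=-\min(x_1,x_2)$; there $\mathcal J=\emptyset$, $c_b=\{0\}$, and the pieces are $P_{1,-}$ and $P_{2,-}$.

Continuity of $v$ at $d=\mp\frac18$ holds since $\psi=\varphi$ there and $\theta=0$, resp. $1$. The map $v$ is Lipschitz on each of the finitely many nonempty sets $b\cap L$, since $\varphi(b)\subset c_b$ and $H$ is Lipschitz on $c_b\times I$, and it is locally Lipschitz on $N\cap\{d\le-\frac18\}$ and on $N\cap\{d\ge\frac18\}$. By (L1), applied in small balls, $v$ is locally Lipschitz in the interior of $N$. It has the required values for $|d|\ge\frac14$, where $\psi=\mathrm{id}$, and $|v|\le R$.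

**Step 6 (the estimate).** On $\frac18\le|d|\le\frac14$, (8) and (L4) give $|M_r(\nabla v)|\le C\,G_r(\psi(x))$ a.e., for $u_h$ or $u_{h'}$; use (11). On $L$ with $r=0$: $|L|\le|N|$. On $L$ with $r\ge1$: by (L4), a.e. on $P_{i,\pm}$ the gradient of $v$ is that of
$$x\mapsto H\big(\varphi(x),\tfrac12\pm4(x_i-z_i)\big),$$
which is defined and Lipschitz near every point of $P_{i,\pm}$ that is interior to $b$ and has $|x_i-z_i|<\frac18$, hence near a.e. point. Here $\varphi$ depends only on $x_{\mathcal J}$, affinely with factor $2$, and $i\notin\mathcal J$. So only the columns $x_{\mathcal J}$ and $x_i$ are nonzero, the latter being $\pm4\,\partial_tH$, and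
$$|M_r(\nabla v)|\le C\big(|M_r(\nabla_{c_b}H)|+|M_r^t|\big)(\varphi(x),\theta(x)).$$
For fixed remaining coordinates (in a set of measure $\le1$) the map $(x_{\mathcal J},x_i)\mapsto(\varphi_{\mathcal J},\frac12\pm4(x_i-z_i))$ is affine and injective with constant Jacobian. So $\int_{P_{i,\pm}}|M_r(\nabla v)|\le C(a_r(c_b)+b_r(c_b))$. Since $b\mapsto c_b$ is injective, $\int_L|M_r(\nabla v)|\le C\sum_{c\in X}(a_r(c)+b_r(c))$, and (12) gives (10). $\square$

## 8. Infinitely many interfaces: proof of Theorem 1

Let $S$ be the supremum in Theorem 1. Clearly $S\le\overline F(w,A)$, since restriction to $A''$ does not increase $F$ or the $L^1$ distance. Assume $S<\infty$ and $A\ne\emptyset$. As $f\ge1$, $|A''|\le\overline F(w,A'')\le S$, so $|A|\le S<\infty$. In particular $A\neq\mathbf R^n$.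

**Step 1 (reduction to bounded $w$).** We have $T_R\circ w\to w$ in $L^1(A)$ as $R\to\infty$. If the theorem holds for bounded maps, then by lower semicontinuity $\overline F(w,A)\le\liminf_R\overline F(T_R\circ w,A)=\liminf_R\sup_{A''}\overline F(T_R\circ w,A'')\le S$. So let $|w|\le R_0$. Replacing an approximating map $u$ by $T_{R_0}\circ u$ increases neither $F$ nor the $L^1$ distance from $w=T_{R_0}\circ w$. So all maps below are bounded by $R:=2R_0$, and $|w|\le R$.

**Step 2 (approximations and their limit measure).** Let $\emptyset\ne A_1\subset\subset A_2\subset\subset\cdots$ be open with union $A$. By (4) choose $u_h\in C^1(A_h)$ with $|u_h|\le R$, $\|u_h-w\|_{L^1(A_h)}\le\frac1h$, $F(u_h,A_h)\le S+\frac1h$. Passing to a subsequence (relabeled; $u_h$ is still defined on $A_h$, and the bounds persist), the measures $\lambda_h=f(\nabla u_h)1_{A_h}dx$ converge weakly* on $A$ to $\lambda$ with $\lambda(A)\le S$.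

**Step 3 (the interfaces).** No single interface suffices, because we have no map of controlled area near $\partial A$. We use a sequence of interfaces approaching $\partial A$, in layers whose total $\lambda$-mass is small. Fix $\varepsilon\in(0,1)$. Inductively for $\ell\ge1$ choose a compact $K_\ell\subset A$ containing $\overline{A_\ell}\cup K_{\ell-1}\cup E_{\ell-1}\cup N_{\ell-1}$ ($K_0=E_0=N_0=\emptyset$) with $\lambda(A\setminus K_\ell)+|A\setminus K_\ell|<\varepsilon2^{-\ell}$. Choose $\delta_\ell>0$ with $10\delta_\ell<\mathrm{dist}_\infty(K_\ell,\mathbf R^n\setminus A)$. Let $E_\ell$ be the union of the closed cubes $Q$ of the grid $\delta_\ell\mathbf Z^n$ with $\mathrm{dist}_\infty(Q,K_\ell)\le5\delta_\ell$, and $N_\ell=\{\mathrm{dist}_\infty(\cdot,\partial E_\ell)\le3\delta_\ell\}$.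

If $\mathrm{dist}_\infty(x,K_\ell)<5\delta_\ell$, then all grid cubes containing $x$ belong to $E_\ell$, so $x$ is interior to $E_\ell$. Points of $E_\ell$ have distance $\le6\delta_\ell$ from $K_\ell$. So $5\delta_\ell\le\mathrm{dist}_\infty(\cdot,K_\ell)\le6\delta_\ell$ on $\partial E_\ell$, and on $N_\ell$ this distance is between $2\delta_\ell$ and $9\delta_\ell$. Thus $E_\ell\subset A$ is compact, and $N_\ell$ is a compact subset of $A\setminus K_\ell$. Since $N_\ell\subset K_{\ell+1}$ and $N_{\ell'}\cap K_{\ell'}=\emptyset$, the $N_\ell$ are pairwise disjoint; and $\lambda(N_\ell)+|N_\ell|<\varepsilon2^{-\ell}$. For all $a\in[0,\delta_\ell]^n$: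
$$K_\ell\subset\mathrm{int}(E_\ell+a),\quad E_\ell+a\subset E_\ell\cup N_\ell\subset K_{\ell+1},\quad\{\mathrm{dist}_\infty(\cdot,\partial(E_\ell+a))\le\delta_\ell\}\subset\mathrm{int}\,N_\ell. \tag{14}$$
The first holds since $K_\ell-a$ is within $\delta_\ell$ of $K_\ell$; the second since a segment of sup-length at most $\delta_\ell$ from a point of $E_\ell$ to a point outside $E_\ell$ meets $\partial E_\ell$; the third since $\delta_\ell+\delta_\ell<3\delta_\ell$.

**Step 4 (selection of the maps).** Let $\mathcal H_0=\mathbf N$. Given $\mathcal H_{\ell-1}$, apply Proposition 6 (scale $\delta_\ell$, set $E_\ell$, error $\varepsilon2^{-\ell}$) to the $u_h$, $h\in\mathcal H_{\ell-1}$, with $h$ so large that $K_{\ell+1}\subset A_h$ and $\lambda_h(N_\ell)\le\varepsilon2^{-\ell}$; the latter holds for large $h$ by (5), as $\lambda(N_\ell)<\varepsilon2^{-\ell}$. We get $a_\ell$ and an infinite $\mathcal H_\ell\subset\mathcal H_{\ell-1}$. Let $E'_\ell=E_\ell+a_\ell$, $d_\ell$ the signed $\mathrm{dist}_\infty$ to $\partial E'_\ell$, $V_\ell=\{|d_\ell|\le\delta_\ell/4\}\subset\mathrm{int}\,N_\ell$,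 and
$$B_\ell=\{x:d_\ell(x)\le-\delta_\ell/4,\ d_{\ell-1}(x)\ge\delta_{\ell-1}/4\}$$
(for $\ell=1$ only the first condition). By (14), with $E_0'=V_0=\emptyset$,
$$E'_{\ell-1}\cup V_{\ell-1}\subset K_\ell\subset\mathrm{int}\,E'_\ell . \tag{15}$$
The $B_\ell$ are compact. They are pairwise disjoint: for $\ell<\ell'$, $B_\ell\subset E'_\ell\subset E'_{\ell'-1}$, while $B_{\ell'}$ is disjoint from $E'_{\ell'-1}$. Moreover $A=\bigcup_\ell(B_\ell\cup V_\ell)$: if $x\in A$ is in no $V_\ell$, let $\ell$ be minimal with $x\in E'_\ell$ (it exists, as $A_\ell\subset K_\ell\subset E'_\ell$). Then $d_\ell(x)<-\delta_\ell/4$ and, if $\ell>1$, $d_{\ell-1}(x)>\delta_{\ell-1}/4$, so $x\in B_\ell$. Choose $h_\ell\in\mathcal H_\ell$, increasing, with $\lambda_{h_\ell}(B_\ell)\le\lambda(B_\ell)+\varepsilon2^{-\ell}$ and $1/h_\ell\le\varepsilon2^{-\ell}$. As $B_\ell\subset E'_\ell\subset K_{\ell+1}\subset A_{h_\ell}$, $u_{h_\ell}$ is defined near $B_\ell$.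

**Step 5 (gluing).** Since $\mathcal H_{\ell+1}\subset\mathcal H_\ell$, both $h_\ell$ and $h_{\ell+1}$ are in $\mathcal H_\ell$. So Proposition 6 gives $v_\ell:N_\ell\to B_R$ joining $u_{h_\ell}$ (inside) to $u_{h_{\ell+1}}$ (outside). Put $v=u_{h_\ell}$ on $B_\ell$ and $v=v_\ell$ on $V_\ell$.

This is well defined, and $v=v_\ell$ on all of $N_\ell$. Let $x\in N_\ell$. If $d_\ell(x)\le-\delta_\ell/4$, then $x\notin K_\ell\supset E'_{\ell-1}\cup V_{\ell-1}$, so $x\in B_\ell$ and $v_\ell(x)=u_{h_\ell}(x)$. If $d_\ell(x)\ge\delta_\ell/4$, then $x\in K_{\ell+1}\subset E'_{\ell+1}$ and $x\notin N_{\ell+1}\supset V_{\ell+1}$, so $x\in B_{\ell+1}$ and $v_\ell(x)=u_{h_{\ell+1}}(x)$. The $V_\ell$ are disjoint, and so are the $B_\ell$. A point of $V_\ell\cap B_{\ell'}$ cannot have $\ell>\ell'$, since $B_{\ell'}\subset K_{\ell'+1}\subset K_\ell$ is disjoint from $N_\ell$; nor can it have $\ell<\ell'-1$, since $V_\ell\subset K_{\ell+1}\subset E'_{\ell+1}\subset E'_{\ell'-1}$ by (15). So $\ell\in\{\ell'-1,\ell'\}$, hence $|d_\ell|=\delta_\ell/4$ there, and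 the two definitions agree by what was just shown.

Hence $v$ is locally Lipschitz on $\mathrm{int}\,N_\ell\supset V_\ell$. Every other point of $A$ lies in no $V_\ell$, so by Step 4 it lies, for some $\ell$, in the open set $\{d_\ell<-\delta_\ell/4,\ d_{\ell-1}>\delta_{\ell-1}/4\}\subset B_\ell$, on which $v=u_{h_\ell}$. So $v$ is locally Lipschitz on $A$.

**Step 6 (estimates).** We have $\int_{N_\ell}|M_r(\nabla u_h)|\le\lambda_h(N_\ell)\le\varepsilon2^{-\ell}$ for $h=h_\ell,h_{\ell+1}$, and $\nabla v=\nabla u_{h_\ell}$ a.e. on $B_\ell$. By (10) and the disjointness of the $B_\ell$,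
$$F(v,A)\le\sum_\ell\lambda_{h_\ell}(B_\ell)+\sum_\ell\sum_r\int_{V_\ell}|M_r(\nabla v_\ell)|\le\lambda(A)+\varepsilon+\sum_\ell C\varepsilon2^{-\ell}\le S+C\varepsilon,$$
$$\|v-w\|_{L^1(A)}\le\sum_\ell\frac1{h_\ell}+2R\sum_\ell|N_\ell|\le(1+2R)\varepsilon .$$
By Lemma 4 we may replace $v$ by a $C^1$ map at the cost of another $\varepsilon$ in both estimates. Letting $\varepsilon\to0$, (4) gives $\overline F(w,A)\le S$. $\square$

This proves Theorem 1, and with it, by Section 3, Theorem 2 and Corollary 3.
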